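\title{Recursion on the generation of the continuous type-2 functionals does not compute all recursive functionals of type 3}

\begin{abstract}
Every continuous functional $F:\mathbb{N}^{\mathbb{N}}\to\mathbb{N}$ is generated from constant functionals by the step that leads from the family $(F_u)_{u\neq\langle\rangle}$, $F_u(\beta)=F(u*\beta)$, to $F$. Let SI be the scheme that expresses recursion along this generation. It was conjectured that Kleene's schemata S1--S9 together with SI compute every recursive Kleene--Kreisel functional of type 3. We refute the conjecture. To a recursive tree $T$ with an infinite path we attach a recursive functional $\Psi_T$ of type 3 with values in $\{0,1\}$, and we show that $\Psi_T$ is not computable from S1--S9 and SI when no infinite path of $T$ is arithmetical. This remains true when explicit substitution of total functions and type-2 functionals is allowed. The method replaces an infinite computation by a finite piece of evidence, and shows that at the zero functional this evidence can be found among the facts ``$F$ vanishes on $[u]$'' with $u\notin T$. We then determine exactly which type-1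 parameters make $\Psi_T$ computable from S1--S9, and show that no recursive list of recursive type-3 functionals repairs the failure, even in the presence of an arbitrary type-1 parameter.
\end{abstract}

\section{The question and the answer}\label{sec:intro}

\subsection{Oracles and associates}

There are two ways to hand a continuous functional $F:\mathbb{N}^{\mathbb{N}}\to\mathbb{N}$ to an algorithm. One can give it as an oracle, which answers the question ``what is $F(\gamma)$?'' for total functions $\gamma$ that the algorithm has already computed. Or one can give it as a list of facts ``$F$ has the constant value $k$ on the neighborhood $[s]$''. The second way gives more: the list must contain a fact about a neighborhood of each point, including points that no algorithm will ever compute. The question of this paper is whether one natural principle of recursion closes the gap. We first fix the notions.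

Finite sequences of natural numbers are identified with their code numbers under a fixed recursive bijection with $\mathbb{N}$ in which proper extensions have larger codes, for instance $\langle x_0,\dots,x_{n-1}\rangle\mapsto\sum_{i<n}2^{x_0+\dots+x_i+i}$. The empty sequence $\langle\rangle$ has code $0$, and ``$s\le k$'' refers to codes. We write $|s|$ for the length of $s$, $*$ for concatenation, $s\preceq t$ for ``$s$ is a prefix of $t$'', $\beta|n$ for the initial segment of $\beta$ of length $n$, and $[s]$ for the set of $\beta\in\mathbb{N}^{\mathbb{N}}$ that extend $s$. A \emph{tree} is a set of finite sequences closed under prefixes; a \emph{path} of $T$ is a $\beta\in\mathbb{N}^{\mathbb{N}}$ with $\beta|n\in T$ for all $n$.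

Let $C_0=\mathbb{N}$, let $C_1=\mathbb{N}^{\mathbb{N}}$, and let $C_2$ be the set of total continuous $F:C_1\to\mathbb{N}$. An \emph{associate} of $F\in C_2$ is an $f\in\mathbb{N}^{\mathbb{N}}$ such that
\begin{itemize}
\item $f(s)=k+1$ implies that $F$ is constantly $k$ on $[s]$ (written $F\equiv k$ on $[s]$);
\item every $\beta$ has an $n$ with $f(\beta|n)>0$;
\item positive values persist: if $f(s)=k+1$ and $s\preceq t$, then $f(t)=k+1$.
\end{itemize}
An \emph{associate} of a functional $\Phi:C_2\to\mathbb{N}$ is a $\varphi\in\mathbb{N}^{\mathbb{N}}$ such that for every associate $f$ of any $F\in C_2$ some $\varphi(f|l)$ is positive, and $\varphi(f|l)>0$ implies $\varphi(f|l)=\Phi(F)+1$. The set $C_3$ consists of the total $\Phi:C_2\to\mathbb{N}$ that have an associate, and $\Phi\in C_3$ is \emph{recursive} if it has a recursive associate. (Other usual conventions on associates are recursively intertranslatable with this one.) These are the Kleene--Kreisel countable functionals of types $\le 3$. Thus $\Phi$ is recursive if $\Phi(F)$ can be computed from an arbitrary list of facts about $F$.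

\subsection{Kleene's schemata}

The oracle notion is given by Kleene's schemata. Below, $\vec\Psi$ is a finite list of numbers, elements of $C_1$ and elements of $C_2$; in a computation $\{e\}(F)$ with $F\in C_2$ no other arguments ever occur. The index $e$ codes the number of the scheme, the indices $d,d_1,d_2$ and other data named in it, and the number and types of the arguments.
\begin{align*}
&\text{S1}\quad \{e\}(x,\vec\Psi)\simeq x+1 &&
\text{S2}\quad \{e\}(\vec\Psi)\simeq q\\
&\text{S3}\quad \{e\}(x,\vec\Psi)\simeq x &&
\text{S4}\quad \{e\}(\vec\Psi)\simeq\{d_1\}(\{d_2\}(\vec\Psi),\vec\Psi)\\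
&\text{S5}\quad \{e\}(0,\vec\Psi)\simeq\{d_1\}(\vec\Psi), &&
\phantom{\text{S5}\quad}\{e\}(x+1,\vec\Psi)\simeq\{d_2\}(x,\{e\}(x,\vec\Psi),\vec\Psi)\\
&\text{S6}\quad \{e\}(\vec\Psi)\simeq\{d\}(\vec\Psi^{\pi}),\ \pi\text{ a permutation} &&
\text{S7}\quad \{e\}(x,\beta,\vec\Psi)\simeq\beta(x)\\
&\text{S8}\quad \{e\}(G,\vec\Psi)\simeq G(\lambda i.\{d\}(i,G,\vec\Psi)) &&
\text{S9}\quad \{e\}(d,\vec\Psi,\vec\Psi')\simeq\{d\}(\vec\Psi)
\end{align*}
Each scheme is a rule that infers a \emph{tuple} ``$\{e\}(\vec\Psi)\simeq m$'' from other tuples, and the computation relation is the least relation closed under the rules. S8, for example, says: if $\gamma\in C_1$ and $\{d\}(i,G,\vec\Psi)\simeq\gamma(i)$ for all $i$, then $\{e\}(G,\vec\Psi)\simeq G(\gamma)$. So $G$ is applied only to total functions, and one application may have infinitely many premises. We call $\{e\}(\vec\Psi)$ defined if $\{e\}(\vec\Psi)\simeq m$ for some $m$. We do not presuppose that the relation is single-valued; this will come out of the proof (Corollary~\ref{cor:single}). Each tuple has an ordinal \emph{rank}, the stage of the inductive definition at which it first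 appears, and it arises by a rule from premises of smaller rank.

\subsection{The scheme SI}

For $F\in C_2$ and a sequence $u$ let $F_u(\beta)=F(u*\beta)$. Let $c_k=\lambda\beta.k\in C_2$. For a term $t(u)$ let $\lambda u\ne\langle\rangle.\,t(u)$ be the element of $C_1$ with value $t(u)$ at $u\neq\langle\rangle$ and $0$ at $\langle\rangle$.

\begin{lemma}\label{lem:bar}
Let $P\subseteq C_2$ contain every $c_k$, and contain $F$ whenever it contains $F_u$ for all $u\ne\langle\rangle$. Then $P=C_2$.
\end{lemma}
\begin{proof}
If $F\notin P$, there is $v_0\neq\langle\rangle$ with $F_{v_0}\notin P$, then $v_1\ne\langle\rangle$ with $(F_{v_0})_{v_1}=F_{v_0*v_1}\notin P$, and so on. Let $w=v_0*v_1*\cdots$. Since $F$ is continuous at $w$, it is constant on $[w|n]$ for some $n$. As soon as $v_0*\dots*v_j$ has length at least $n$, the functional $F_{v_0*\cdots*v_j}$ is constant and thus in $P$, a contradiction.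
\end{proof}

So $C_2$ is generated from the constants by the passage from $(F_u)_{u\neq\langle\rangle}$ to $F$, and it is natural to define functionals on $C_2$ by recursion along this generation. The scheme SI does this. From an index $e$ it forms an index $e'$ (coding $e$, the scheme, and the number and types of the arguments), with the following two rules. Here $\alpha\in C_1$, $\vec\psi$ is a list of side parameters of types $\le2$, and $g_0=\lambda u\neq\langle\rangle.\,\alpha(k)$.
\begin{itemize}
\item[(i)] From $\{e\}(c_k,g_0,\alpha,\vec\psi)\simeq\alpha(k)$ infer $\{e'\}(c_k,\alpha,\vec\psi)\simeq\alpha(k)$.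
\item[(ii)] From $\{e'\}(F_u,\alpha,\vec\psi)\simeq g(u)$ for all $u\neq\langle\rangle$, where $g\in C_1$ and $g(\langle\rangle)=0$, and $\{e\}(F,g,\alpha,\vec\psi)\simeq m$, infer $\{e'\}(F,\alpha,\vec\psi)\simeq m$.
\end{itemize}
In other words, (ii) says $\{e'\}(F,\alpha,\vec\psi)\simeq\{e\}(F,\lambda u\neq\langle\rangle.\{e'\}(F_u,\alpha,\vec\psi),\alpha,\vec\psi)$. For a constant functional this equation is circular, because $(c_k)_u=c_k$; nothing could ever be derived at $c_k$ from (ii) alone. Clause (i) starts the recursion with a value $\alpha(k)$ that is prescribed in advance and accepted only if it solves the circular equation.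

\begin{example}\label{ex:fan}
Let $M(F)$ be the least $n$ such that $F$ is constant on $[s]\cap\{0,1\}^{\mathbb{N}}$ for every binary $s$ of length $n$. It exists by compactness, and $M$ is a recursive element of $C_3$: given an associate $f$, search for $n$ with $f(s)>0$ for all binary $s$ of length $n$, and then find the least $n$ by inspection. Directly from the definition, $M(c_k)=0$; and
\[
M(F)=0\ \text{ if } M(F_{\langle0\rangle})=M(F_{\langle1\rangle})=0\text{ and }F(0^\omega)=F(\langle1\rangle*0^\omega),
\]
while $M(F)=1+\max(M(F_{\langle0\rangle}),M(F_{\langle1\rangle}))$ otherwise. Let $\{e\}(F,g,\alpha)$ be the right-hand side of this recursion with $g(\langle i\rangle)$ in place of $M(F_{\langle i\rangle})$, and take $\alpha=\lambda n.0$. Clause (i) applies at every $c_k$, since $\{e\}(c_k,g_0,\alpha)\simeq0=\alpha(k)$. By Lemma~\ref{lem:bar}, (ii) yields $\{e'\}(F,\lambda n.0)\simeq M(F)$ for all $F\in C_2$. We shall see in Example~\ref{ex:fan2} that S1--S9 alone do not compute $M$.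
\end{example}

So SI adds something real: it lets a computation reach a fact about all of $\{0,1\}^{\mathbb{N}}$, including its nonrecursive points. One may ask whether it adds enough. The following conjecture is posed in \cite{book}.

\begin{quote}
\textbf{Conjecture.} \emph{S1--S9 $+$ SI suffice to generate the recursive countable functionals of type $3$: for every recursive $\Phi\in C_3$ there is an index $e$ such that $\{e\}(F)$ is defined and equals $\Phi(F)$ for every $F\in C_2$.}
\end{quote}

\subsection{Results}

Read literally, the schemata cannot introduce an argument of type 1 into a list that has none without using SI, and SI itself requires such an argument $\alpha$: starting from the list $(F)$, S1--S9 add only numbers. So SI could never be used in a computation of $\{e\}(F)$. A refutation on such grounds would say nothing about the recursion principle. We therefore refute the conjecture for a more liberal system.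

\begin{definition}
The system $K$ consists of S1--S9 and SI for arguments of types $\le2$ and the two substitution schemes
\begin{itemize}
\item[(Sub1)] $\{e\}(\vec\Psi)\simeq\{d_1\}(\gamma,\vec\Psi)$, where $\gamma=\lambda n.\{d_2\}(n,\vec\Psi)$ is total;
\item[(Sub2)] $\{e\}(\vec\Psi)\simeq\{d_1\}(G,\vec\Psi)$, where $G=\lambda\beta.\{d_2\}(\beta,\vec\Psi)$ is total on $C_1$ and $G\in C_2$.
\end{itemize}
Again these are read as rules; for Sub2 the premises are $\{d_2\}(\beta,\vec\Psi)\simeq G(\beta)$ for all $\beta\in C_1$, and $\{d_1\}(G,\vec\Psi)\simeq m$.
\end{definition}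

The relation of S1--S9 $+$ SI is contained in that of $K$, being generated by fewer rules. So if $\{e\}(F)\simeq\Psi(F)$ holds for all $F$ in the sense of S1--S9 $+$ SI, it also holds for all $F$ in the sense of $K$.

\begin{theorem}\label{thm:main}
There is a recursive $\Psi\in C_3$, with values in $\{0,1\}$, such that no index $e$ of $K$ (in particular none of S1--S9 $+$ SI) satisfies $\{e\}(F)\simeq\Psi(F)$ for all $F\in C_2$. Hence the conjecture is false.
\end{theorem}

Theorem~\ref{thm:A} below refines this for the specific functionals that we use. Finally, the failure cannot be repaired by adding further functionals to the basis in an effective way. Let $(\Phi_i)_i$ be a sequence in $C_3$ with uniformly recursive associates, and let $K(\vec\Phi)$ be $K$ plus, for each $i$, the scheme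
\[
\{e\}(\vec\Psi)\simeq\Phi_i(G),\qquad G=\lambda\beta.\{d\}(\beta,\vec\Psi)\ \text{ total and in } C_2 .
\]

\begin{theorem}\label{thm:B}
For every such sequence $(\Phi_i)_i$ there is a recursive $\Psi\in C_3$, with values in $\{0,1\}$, such that for no $\gamma\in C_1$ and no index $e$ of $K(\vec\Phi)$ does $\{e\}(F,\gamma)\simeq\Psi(F)$ hold for all $F\in C_2$.
\end{theorem}

\section{The functional attached to a tree}

We want a property of $F$ that every associate of $F$ decides and that an oracle computation cannot decide. The two differ at points that the computation cannot reach, so we start with a tree whose paths are hard to reach.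

\begin{lemma}\label{lem:tree}
There is a recursive tree that has an infinite path but no arithmetical infinite path.
\end{lemma}
\begin{proof}
Let $WF$ be the set of indices of recursive trees without a path and $N\supseteq WF$ the set of indices of recursive trees without an arithmetical path. An index belongs to $N$ iff it is the index of a recursive tree and, for all $n$ and $a$, the $a$-th function partial recursive in $\emptyset^{(n)}$ is not a (total) path of this tree. This is arithmetical in $\emptyset^{(\omega)}$, so $N$ is hyperarithmetical and in particular $\Sigma^1_1$. But $WF$ is $\Pi^1_1$-complete (Kleene) and hence not $\Sigma^1_1$. So $N\neq WF$, and any index in $N\setminus WF$ will do.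
\end{proof}

Now let $T$ be \emph{any} recursive tree with an infinite path; then $\langle\rangle\in T$. The oracle computation will be confronted with the zero functional $c_0$ and with functionals $H_j$ that vanish on many neighborhoods $[u]$ with $u\notin T$ but have the value $j$ at test points near the nodes of $T$. The functional $\Psi_T$ must tell them apart by evaluating $F$ at such test points, and the number of tests must be bounded in terms of what an associate reveals. For this we let the $k$-th test ask for the value $k$. Let $m_k$ be $1$ plus the largest entry occurring in sequences with code $\le k$ (with maximum $0$ if there is no entry), and let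
\[
\xi_{v,k}=v*\langle m_k\rangle*0^\omega .
\]
For $k\ge1$ put
\[
B_k=\{F\in C_2:\ F(\xi_{v,k})=k\text{ for all }v\in T\text{ with }v\le k\},
\]
and let $\Psi_T(F)=1$ if $F\in\bigcup_{k\ge1}B_k$, and $\Psi_T(F)=0$ otherwise.

\begin{lemma}\label{lem:rec}
$\Psi_T$ is a recursive element of $C_3$.
\end{lemma}
\begin{proof}
Let $f$ be an associate of $F$. As $T$ has a path $w$, and $f(w|n)>0$ for some $n$, a search finds some $v\in T$ with $f(v)>0$, say $f(v)=k_0+1$. Then $F\equiv k_0$ on $[v]$. If $F\in B_k$ with $k\ge v$, then $k=F(\xi_{v,k})=k_0$, because $\xi_{v,k}\in[v]$. Hence $F\in\bigcup_{k\ge1} B_k$ iff $F\in B_k$ for some $k$ with $1\le k\le\max(v,k_0)$. Each $B_k$ involves finitely many recursive points, at which $F$ can be evaluated from $f$. So a fixed algorithm computes $\Psi_T(F)$ from any associate of $F$. Let $\varphi(\sigma)$ be $1$ plus the output if this algorithm, with $\sigma$ in place of $f$, halts within $|\sigma|$ steps and queries only places below $|\sigma|$, and let $\varphi(\sigma)=0$ otherwise. This is a recursive associate of $\Psi_T$.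
\end{proof}

First, $\Psi_T(c_0)=0$: since $\langle\rangle\in T$, membership in $B_k$ requires $F(\xi_{\langle\rangle,k})=k\ge1$. For $j\ge1$ let
\[
H_j(\beta)=\begin{cases}0&\text{if }\beta\in[u]\text{ for some }u\notin T\text{ with }u\le j,\\ j&\text{otherwise.}\end{cases}
\]
Only finitely many clopen sets $[u]$ are involved, so $H_j\in C_2$.

\begin{lemma}\label{lem:H}
$H_j\in B_j$, and therefore $\Psi_T(H_j)=1$, for all $j\ge1$.
\end{lemma}
\begin{proof}
Let $v\in T$, $v\le j$, and suppose $\xi_{v,j}\in[u]$ with $u\notin T$, $u\le j$. If $|u|\le|v|$, then $u\preceq v\in T$, so $u\in T$, a contradiction. If $|u|>|v|$, then $m_j$ is an entry of $u$, whereas all entries of sequences with code $\le j$ are smaller than $m_j$. So no such $u$ exists, and $H_j(\xi_{v,j})=j$.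
\end{proof}

\begin{remark}\label{rem:path}
The infinite path of $T$ is what keeps $\Psi_T$ continuous. Let $T$ be a recursive tree with $\langle\rangle\in T$ but without a path, and define $\Psi_T$ and $H_j$ as before; Lemma~\ref{lem:H} uses only that $T$ is a tree. Then $f(s)=1$ for $s\notin T$, $f(s)=0$ for $s\in T$ defines an associate of $c_0$. Suppose $\varphi$ were an associate of $\Psi_T$, so that $\varphi(f|l)=1$ for some $l$, and let $j\ge l$, $j\geq 1$. Since $H_j$ vanishes on $[s]$ for $s\notin T$, $s<l$, we can extend $f|l$ to an associate of $H_j$, with value $k+1$ at $s\ge l$ if $H_j\equiv k$ on $[s]$, and $0$ otherwise. Hence $\varphi(f|l)=\Psi_T(H_j)+1=2$, a contradiction. So the pair $c_0$, $H_j$ defeats associates if $T$ has no path. We shall see that it defeats $K$ if $T$ has no arithmetical path.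
\end{remark}

\begin{theorem}\label{thm:A}
Let $T$ be a recursive tree with an infinite path and let $\gamma\in C_1$. Say that $\Psi_T$ is computable from $\gamma$ if $\{e\}(F,\gamma)\simeq\Psi_T(F)$ for all $F\in C_2$, for some index $e$ of the system in question.
\begin{enumerate}
\item[(1)] $\Psi_T$ is S1--S9-computable from $\gamma$ if and only if $T$ has an infinite path recursive in $\gamma$.
\item[(2)] If $\Psi_T$ is computable from $\gamma$ in $K$ (in particular in S1--S9 $+$ SI), then $T$ has an infinite path arithmetical in $\gamma$.
\end{enumerate}
\end{theorem}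

\section{Two computations by hand}\label{sec:hand}

Let $T$ be as in Lemma~\ref{lem:tree}. We show in two small cases why a computation cannot separate $c_0$ from $H_j$ for large $j$.

\emph{Nested application.} Let $\gamma_i\in C_1$ be uniformly recursive in $i$ and consider $\theta(F)=F(\lambda i.F(\gamma_i))$, an S1--S9 computation. Its value at $c_0$ is $0$, and the computation has infinitely many premises $F(\gamma_i)=0$. No $\gamma_i$ is a path of $T$, so $\gamma_i|l_i\notin T$ for some $l_i$. Nor is the function $\lambda i.c_0(\gamma_i)=0^\omega$ a path, so $0^l\notin T$ for some $l$. Consider the finite set of facts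
\[
F\equiv0\text{ on }[0^l],\qquad F\equiv0\text{ on }[\gamma_i|l_i]\quad(i<l).
\]
Whenever they hold of $F$, we have $F(\gamma_i)=0$ for $i<l$; so $\lambda i.F(\gamma_i)$ lies in $[0^l]$, and $\theta(F)=0$. They hold of $H_j$ as soon as $j\ge1$ bounds the codes of the sequences involved. Hence $\theta(H_j)=0\ne\Psi_T(H_j)$. Only finitely many of the premises mattered, and all facts used are of the form ``$F\equiv 0$ on $[u]$ with $u\notin T$''. This worked because every function to which $c_0$ is applied is recursive and hence leaves $T$.

\emph{Recursion by SI.} Let $\alpha=\lambda n.n$ and $\{e\}(F,g,\alpha)\simeq g(\langle F(0^\omega)\rangle)$. Clause (i) applies at every $c_k$, since $g_0(\langle k\rangle)=\alpha(k)$. So $\{e'\}(F,\alpha)$ is defined for all $F$, by Lemma~\ref{lem:bar}, and its value at $c_0$ is $0$. Choose $l$ with $0^l\notin T$ and suppose only that $F\equiv 0$ on $[0^l]$. Then $F_{0^l}=c_0$, so $\{e'\}(F_{0^l},\alpha)\simeq0$. For $n<l$ we have $F_{0^n}(0^\omega)=0$, so by (ii) the value at $F_{0^n}$ is the value at $F_{0^{n+1}}$. Going down from $n=l$ to $n=0$ we get $\{e'\}(F,\alpha)\simeq0$. Again one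 fact about a node outside $T$ decides the computation.

In the second example the recursion follows the explicit path $0^\omega$ until it leaves $T$. In general, finite evidence for the value of $\{e\}(F,g,\alpha)$ involves finitely many values $g(u)$, and each of these needs evidence in turn. If the value at some node has no finite evidence, then at least one of the values on which it depends has none either. Continuing in this way one obtains an infinite path all of whose chosen nodes lack finite evidence. Such a path can be found arithmetically, by asking at each node whether finite evidence exists. If $T$ has no arithmetical path, this path leaves $T$, and there evidence does exist, a contradiction. This is the proof of Lemma~\ref{lem:bar} carried out inside the arithmetical functions. It now has to be made precise for all of $K$.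

\section{Finite approximate computations}

\subsection{Approximants}

For a set $A$ of pairs $(s,k)$, finite or infinite, let $A\sqsubseteq G$ mean that $G\equiv k$ on $[s]$ for all $(s,k)\in A$. A \emph{finite approximant} $\rho$ is a list with a number for each place of type 0, a finite partial function $r:\mathbb{N}\rightharpoonup\mathbb{N}$ for each place of type 1, and a finite set $p$ of pairs for each place of type 2. Write $\rho\sqsubseteq\vec\Psi$ if at corresponding places the numbers agree, $r\subset\beta$, and $p\sqsubseteq G$.

To imitate SI we need the facts about $F_u$ that follow from facts about $F$. Put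
\[
A_u=\{(s,k):(u*s,k)\in A\}\ \cup\ \{(\langle\rangle,k):(t,k)\in A\text{ for some }t\preceq u\}.
\]
The second part says that $F_u$ is constant once $u$ has entered a neighborhood on which $F$ is known to be constant.

\begin{lemma}\label{lem:shift}
\begin{enumerate}
\item[(a)] $A\sqsubseteq G$ implies $A_u\sqsubseteq G_u$.
\item[(b)] $(A_u)_v=A_{u*v}$.
\item[(c)] $A\mapsto A_u$ is monotone, and every finite $q\subset A_u$ is contained in $p_u$ for some finite $p\subset A$.
\end{enumerate}
\end{lemma}
\begin{proof}
(a) If $G\equiv k$ on $[u*s]$, then $G_u\equiv k$ on $[s]$. If $G\equiv k$ on $[t]$ with $t\preceq u$, then $[u]\subseteq[t]$ and $G_u\equiv k$ everywhere.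

(b) Since $A_{\langle\rangle}=A$ for every $A$, let $v\ne\langle\rangle$. Then $v*s\ne\langle\rangle$, so $(v*s,k)\in A_u$ iff $(u*v*s,k)\in A$; the first parts of $(A_u)_v$ and $A_{u*v}$ agree. There is $t'\preceq v$ with $(t',k)\in A_u$ iff either $(u*t',k)\in A$ for some $t'\preceq v$, or $(t,k)\in A$ for some $t\preceq u$. As the prefixes of $u*v$ are the prefixes of $u$ and the sequences $u*t'$ with $t'\preceq v$, this holds iff $(t,k)\in A$ for some $t\preceq u*v$. So the second parts agree.

(c) Monotonicity is immediate. For each of the finitely many pairs in $q$ choose a pair in $A$ that puts it into $A_u$, and let $p$ consist of these.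
\end{proof}

\subsection{The evidence relation}

The relation $E(e;\rho;n)$, ``the finite approximant $\rho$ is evidence that $\{e\}$ has the value $n$'', is the least relation closed under the following finitary rules. In each, the index in front ($e$, or $e'$ for SI) is an index of the scheme named, with the data as in Section~\ref{sec:intro}, and $\bar s=\{(i,s(i)):i<|s|\}$.
\begin{itemize}
\item S1, S2, S3: $E(e;x,\rho;x+1)$, $E(e;\rho;q)$ and $E(e;x,\rho;x)$, respectively.
\item S4: $E(e;\rho;n)$ if $E(d_2;\rho;y)$ and $E(d_1;y,\rho;n)$ for some $y$.
\item S5: $E(e;0,\rho;n)$ if $E(d_1;\rho;n)$; and $E(e;x+1,\rho;n)$ if $E(e;x,\rho;y)$ and $E(d_2;x,y,\rho;n)$ for some $y$.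
\item S6: $E(e;\rho;n)$ if $E(d;\rho^\pi;n)$.
\item S7: $E(e;x,r,\rho;n)$ if $(x,n)\in r$.
\item S8: $E(e;p,\rho;n)$ if for some $(s,n)\in p$ we have $E(d;i,p,\rho;s(i))$ for all $i<|s|$.
\item S9: $E(e;d,\rho,\rho';n)$ if $E(d;\rho;n)$.
\item SI, rule L1: $E(e';p,r,\rho;n)$ if $(\langle\rangle,k)\in p$ and $(k,n)\in r$ for some $k$.
\item SI, rule L2: $E(e';p,r,\rho;n)$ if $E(e;p,b,r,\rho;n)$ for some finite partial function $b$ such that $E(e';p_u,r,\rho;b(u))$ for all $u\in\mathrm{dom}\,b$ with $u\neq\langle\rangle$, and $b(\langle\rangle)=0$ if $\langle\rangle\in\mathrm{dom}\,b$.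
\item Sub1: $E(e;\rho;n)$ if $E(d_1;h,\rho;n)$ for some finite partial function $h$ with $E(d_2;i,\rho;h(i))$ for all $i\in\mathrm{dom}\,h$.
\item Sub2: $E(e;\rho;n)$ if $E(d_1;q,\rho;n)$ for some finite set $q$ of pairs with $E(d_2;\bar s,\rho;k)$ for all $(s,k)\in q$.
\end{itemize}
The rule for S8 is the first computation of Section~\ref{sec:hand}: to know $G(\gamma)$ it suffices to know that $\gamma\in[s]$ and that $G$ is constant on $[s]$. The rules L1 and L2 mirror clauses (i) and (ii), but L1 does not check the premise of (i). This is harmless, since evidence will be compared only with computations known to be defined.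

Derivations are finite, so $E$ is recursively enumerable. By induction on derivations, $E$ is monotone in $\rho$ under componentwise inclusion (numbers being kept); for L2 this uses that $p\subset p'$ implies $p_u\subset p'_u$.

\subsection{Approximations over a class of functions}

Evidence will be taken from possibly infinite sets of facts about a type-2 argument. Such a set need not know $F$ at all points, only at those of a class $X$ in which the computation takes place.

\begin{definition}
Let $X\subseteq\mathbb{N}^{\mathbb{N}}$ be nonempty. $X$ is an \emph{ideal} if it contains every function recursive in finitely many of its members, and \emph{arithmetically closed} if it contains every function arithmetical in finitely many of its members. Sets are treated as their characteristic functions.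

For an ideal $X$, an \emph{$X$-approximation} $\Theta$ of $\vec\Psi$ is a list with the same numbers; each entry $\beta$ of type 1 must lie in $X$ and is kept; each entry $G$ of type 2 is replaced by a set $A$ of pairs such that
\[
A\in X,\qquad A\sqsubseteq G,\qquad\text{every }\beta\in X\text{ has an }l\text{ with }(\beta|l,G(\beta))\in A .
\]
For a finite approximant $\rho$, $\rho\subset\Theta$ means that numbers agree and $r\subset\beta$, $p\subset A$ at corresponding places. In this case $\rho\sqsubseteq\vec\Psi$.
\end{definition}

If $A$ is an $X$-approximation of $G$, then $A_u$ is one of $G_u$. Indeed, $A_u$ is recursive in $A$, and $A_u\sqsubseteq G_u$ by Lemma~\ref{lem:shift}(a). For $\beta\in X$ also $u*\beta\in X$, so there is $l$ with $((u*\beta)|l,G(u*\beta))\in A$. If $l\ge|u|$, this gives $(\beta|(l-|u|),G_u(\beta))\in A_u$; if $l<|u|$, it gives $(\langle\rangle,G_u(\beta))\in A_u$.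

For $X=\mathbb{N}^{\mathbb{N}}$ every $\vec\Psi$ has an $X$-approximation: for type-2 entries take $A=\{(s,k):G\equiv k\text{ on }[s]\}$.

\section{The key lemma}

We shall show that evidence is never wrong (Q), and that any $X$-approximation contains evidence for every value computed (P). The one place where the two clauses of SI could conflict is a constant functional, at which a tuple may have been derived by (ii). The following lemma says that even then the premise of (i) was derived earlier.

\begin{lemma}\label{lem:const}
If $\{e'\}(c_k,\alpha,\vec\psi)\simeq m$ is in the computation relation of $K$ with rank $\sigma$, then $\{e\}(c_k,g_0,\alpha,\vec\psi)\simeq\alpha(k)$, with $g_0=\lambda u\neq\langle\rangle.\,\alpha(k)$, is in it with rank $<\sigma$.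
\end{lemma}
\begin{proof}
Induction on $\sigma$. If the tuple arises by (i), this is its premise. If it arises by (ii), one of its premises is $\{e'\}((c_k)_{\langle0\rangle},\alpha,\vec\psi)\simeq g(\langle0\rangle)$, which has smaller rank, and $(c_k)_{\langle0\rangle}=c_k$. Apply the induction hypothesis to it.
\end{proof}

\begin{lemma}[Key lemma]\label{lem:key}
For every tuple $\{e\}(\vec\Psi)\simeq m$ in the computation relation of $K$:
\begin{itemize}
\item[(Q)] if $\rho\sqsubseteq\vec\Psi$ is finite and $E(e;\rho;n)$, then $n=m$;
\item[(P)] for every arithmetically closed $X$ and every $X$-approximation $\Theta$ of $\vec\Psi$ there is a finite $\rho\subset\Theta$ with $E(e;\rho;m)$.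
\end{itemize}
If the tuple belongs to the relation generated by S1--S9 alone, then (P) holds for every ideal $X$.
\end{lemma}

\begin{proof}
We prove (Q) and (P) simultaneously by induction on the rank of the tuple. ``IH'' refers to its premises or to other tuples of smaller rank. Since $e$ determines the scheme, the tuple and any derivation of $E(e;\rho;n)$ end with rules for the same scheme. In each case the letters not explained are those of the scheme and of its $E$-rule.

\medskip\noindent\textbf{Proof of (Q).}

\emph{S1, S2, S3, S7.} Here $n$ is read off $\rho\sqsubseteq\vec\Psi$ in the same way as $m$ from $\vec\Psi$.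

\emph{S4, S5, S6, S9.} For S4 let $\{d_2\}(\vec\Psi)\simeq y$ and $\{d_1\}(y,\vec\Psi)\simeq m$ be the premises, and $E(d_2;\rho;y')$, $E(d_1;y',\rho;n)$. By IH $y'=y$, and then $n=m$. The second part of S5 has the same form, with premises $\{e\}(x,\vec\Psi)\simeq y$ and $\{d_2\}(x,y,\vec\Psi)\simeq m$. In the first part of S5, in S6 and in S9 there is a single premise with value $m$, and IH applies to it.

\emph{S8.} The premises are $\{d\}(i,\vec\Psi)\simeq\gamma(i)$ for all $i$, where $\vec\Psi$ begins with $G$, and $m=G(\gamma)$. Let $p$ be the first entry of $\rho$. The $E$-rule gives $(s,n)\in p$ with $E(d;i,\rho;s(i))$ for $i<|s|$. By IH $s(i)=\gamma(i)$, so $\gamma\in[s]$. As $p\sqsubseteq G$, $n=G(\gamma)=m$.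

\emph{Sub1.} By IH for the premises $\{d_2\}(i,\vec\Psi)\simeq\gamma(i)$ we have $h\subset\gamma$. Then IH for $\{d_1\}(\gamma,\vec\Psi)\simeq m$ gives $n=m$.

\emph{Sub2.} Let $(s,k)\in q$ and $\beta\in[s]$. Then $(\bar s,\rho)\sqsubseteq(\beta,\vec\Psi)$, and IH for $\{d_2\}(\beta,\vec\Psi)\simeq G(\beta)$ gives $k=G(\beta)$. Thus $q\sqsubseteq G$, and IH for $\{d_1\}(G,\vec\Psi)\simeq m$ gives $n=m$.

\emph{SI, tuple obtained by (i).} Here the tuple is $\{e'\}(G,\alpha,\vec\psi)\simeq m$ with $G=c_k$, $m=\alpha(k)$, and the premise is $\{e\}(G,g_0,\alpha,\vec\psi)\simeq\alpha(k)$. We show by induction on the size of $E$-derivations that, for all finite $(p,r,\rho)\sqsubseteq(G,\alpha,\vec\psi)$, $E(e';p,r,\rho;n)$ implies $n=\alpha(k)$. If the last rule is L1, with $(\langle\rangle,k')\in p\sqsubseteq c_k$ and $(k',n)\in r\subset\alpha$, then $k'=k$ and $n=\alpha(k)$. If it is L2, with $b$ as there, then $p_u\sqsubseteq G_u=G$, so the inner induction gives $b(u)=\alpha(k)$ for all $u\neq\langle\rangle$ in $\mathrm{dom}\,b$. As $b(\langle\rangle)=0=g_0(\langle\rangle)$ if $\langle\rangle\in\mathrm{dom}\,b$, we have $b\subset g_0$,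 and IH for the premise gives $n=\alpha(k)$.

\emph{SI, tuple obtained by (ii).} The premises are $\{e'\}(G_u,\alpha,\vec\psi)\simeq g(u)$ for $u\ne\langle\rangle$, where $g(\langle\rangle)=0$, and $\{e\}(G,g,\alpha,\vec\psi)\simeq m$. Let $E(e';p,r,\rho;n)$ with $(p,r,\rho)\sqsubseteq(G,\alpha,\vec\psi)$.

Suppose the last rule is L2. Since $p_u\sqsubseteq G_u$, IH gives $b(u)=g(u)$ for $u\neq\langle\rangle$ in $\mathrm{dom}\,b$, and $b(\langle\rangle)=0=g(\langle\rangle)$ if $\langle\rangle\in\mathrm{dom}\,b$. So $b\subset g$, and IH for $\{e\}(G,g,\alpha,\vec\psi)\simeq m$ gives $n=m$.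

Suppose the last rule is L1. Then $(\langle\rangle,k)\in p\sqsubseteq G$ for some $k$, so $G=c_k$, and $n=\alpha(k)$. We must show $m=\alpha(k)$. For $u\ne\langle\rangle$ we have $G_u=G$, so the same L1-derivation is evidence for the premise $\{e'\}(G_u,\alpha,\vec\psi)\simeq g(u)$, and (Q) for this premise gives $g(u)=\alpha(k)$. Hence $g=g_0$. By Lemma~\ref{lem:const}, applied to such a premise, $\{e\}(G,g_0,\alpha,\vec\psi)\simeq\alpha(k)$ is a tuple of smaller rank. By (P) for it, with $X=\mathbb{N}^{\mathbb{N}}$, there is a finite $\rho''\sqsubseteq(G,g_0,\alpha,\vec\psi)$ with $E(e;\rho'';\alpha(k))$. Since $g_0=g$, (Q) for $\{e\}(G,g,\alpha,\vec\psi)\simeq m$ gives $\alpha(k)=m$.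

\medskip\noindent\textbf{Proof of (P).} Let $\Theta$ be an $X$-approximation of $\vec\Psi$.

\emph{S1, S2, S3, S7.} For S7 the approximant with $r=\{(x,\beta(x))\}$ and empty entries at the other places of types 1 and 2 suffices; for S1--S3 all these entries may be empty.

\emph{S4, S5, S6, S9.} IH gives finite approximants for the (one or two) premises. Their union (for S9, with empty entries added at the places of types 1 and 2 in $\vec\Psi'$) is contained in $\Theta$, and by monotonicity the $E$-rule applies to it.

\emph{S8.} The premises are $\{d\}(i,\vec\Psi)\simeq\gamma(i)$, and $m=G(\gamma)$. As $(i,\Theta)$ is an $X$-approximation of $(i,\vec\Psi)$, IH gives for each $i$ a finite $\rho_i\subset\Theta$ with $E(d;i,\rho_i;\gamma(i))$. By (Q) no other value has evidence in $\Theta$. Since $E$ is recursively enumerable, $\gamma(i)$ is found by searching for a finite $\rho\subset\Theta$ and an $n$ with $E(d;i,\rho;n)$. So $\gamma$ is recursive in $\Theta$, and $\gamma\in X$. Hence $(\gamma|l,G(\gamma))\in A$ for some $l$, where $A$ is the entry of $\Theta$ for $G$. The union of $\rho_0,\dots,\rho_{l-1}$ together with this pair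 (with empty entries at the places of types 1 and 2 not mentioned, if $l=0$) is the required approximant. This is where the points at which $G$ is applied have to lie in $X$.

In the cases treated so far, (P) was obtained from (P) and (Q) for the premises, using only that $X$ is an ideal; and the corresponding cases of (Q) used only (Q) for the premises. So induction on the rank in the relation of S1--S9 proves the last statement of the lemma.

\emph{Sub1.} As for S8, $\gamma$ is recursive in $\Theta$ and $\gamma\in X$. So $(\gamma,\Theta)$ is an $X$-approximation of $(\gamma,\vec\Psi)$, and IH for $\{d_1\}(\gamma,\vec\Psi)\simeq m$ gives a finite $(h,\rho)\subset(\gamma,\Theta)$ with $E(d_1;h,\rho;m)$. Take the union of $\rho$ and of finite $\rho_i\subset\Theta$ with $E(d_2;i,\rho_i;\gamma(i))$, for $i\in\mathrm{dom}\,h$.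

\emph{Sub2.} We need an $X$-approximation of the new functional $G$. Put
\[
A'=\{(s,k):E(d_2;\bar s,\rho;k)\text{ for some finite }\rho\subset\Theta\}.
\]
It is recursively enumerable in $\Theta$; so $A'\in X$, because $X$ is arithmetically closed. If $(s,k)\in A'$ and $\beta\in[s]$, then (Q) for $\{d_2\}(\beta,\vec\Psi)\simeq G(\beta)$ gives $k=G(\beta)$; thus $A'\sqsubseteq G$. Let $\beta\in X$. Then $(\beta,\Theta)$ is an $X$-approximation of $(\beta,\vec\Psi)$, and IH gives finite $r\subset\beta$ and $\rho\subset\Theta$ with $E(d_2;r,\rho;G(\beta))$. Choosing $l$ with $\mathrm{dom}\,r\subset\{0,\dots,l-1\}$, we have $(\beta|l,G(\beta))\in A'$ by monotonicity. So $(A',\Theta)$ is an $X$-approximation of $(G,\vec\Psi)$. By IH for $\{d_1\}(G,\vec\Psi)\simeq m$ there is a finite $(q,\rho)\subset(A',\Theta)$ with $E(d_1;q,\rho;m)$. Take the union of $\rho$ and one approximant for each of the finitely many pairs in $q$.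

\emph{SI, tuple obtained by (ii).} Let $g$ be as in the corresponding case of (Q), and let $\Theta=(A,\alpha,\hat\psi)$. For $u\neq\langle\rangle$, $(A_u,\alpha,\hat\psi)$ is an $X$-approximation of $(G_u,\alpha,\vec\psi)$, so IH gives a finite $\rho^u\subset(A_u,\alpha,\hat\psi)$ with $E(e';\rho^u;g(u))$. By (Q) and a search as for S8, now uniform in $u$, $g$ is recursive in $\Theta$, so $g\in X$. By IH for $\{e\}(G,g,\alpha,\vec\psi)\simeq m$ there is a finite $(p,b,r,\rho)\subset(A,g,\alpha,\hat\psi)$ with $E(e;p,b,r,\rho;m)$. For each of the finitely many $u\in\mathrm{dom}\,b\setminus\{\langle\rangle\}$ the first entry of $\rho^u$ is contained in $(p^u)_u$ for some finite $p^u\subset A$, by Lemma~\ref{lem:shift}(c). Let $p^*$ be the union of $p$ and all these $p^u$, and $r^*,\rho^*$ the unions of $r,\rho$ and the other entries of the $\rho^u$. By monotonicity $E(e;p^*,b,r^*,\rho^*;m)$ and $E(e';p^*_u,r^*,\rho^*;b(u))$ for $u\in\mathrm{dom}\,b\setminus\{\langle\rangle\}$; moreover, $b(\langle\rangle)=g(\langle\rangle)=0$ if $\langle\rangle\in\mathrm{dom}\,b$. So L2 gives $E(e';p^*,r^*,\rho^*;m)$.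

\emph{SI, tuple obtained by (i).} Here $G=c_k$, $m=\alpha(k)$, the premise is $\{e\}(G,g_0,\alpha,\vec\psi)\simeq\alpha(k)$, and $\Theta=(A,\alpha,\hat\psi)$. The difficulty is that $A$ need not contain $(\langle\rangle,k)$, so L1 need not apply directly. We carry out the proof of Lemma~\ref{lem:bar} inside $X$. Let
\[
U=\{u:\text{ there is no finite }\rho\subset(A_u,\alpha,\hat\psi)\text{ with }E(e';\rho;\alpha(k))\}.
\]
This set is $\Pi^0_1$ in $\Theta$, and we must show $\langle\rangle\notin U$.

\emph{Claim: if $u\in U$, then $u*v\in U$ for some $v\ne\langle\rangle$.} Suppose $u*v\notin U$ for all $v\neq\langle\rangle$. The set $A_u$ is an $X$-approximation of $G_u=G$, and $g_0\in X$ since $g_0$ is recursive. So IH for the premise gives a finite $(p,b,r,\rho)\subset(A_u,g_0,\alpha,\hat\psi)$ with $E(e;p,b,r,\rho;\alpha(k))$. For each $v\in\mathrm{dom}\,b\setminus\{\langle\rangle\}$ we have $b(v)=\alpha(k)$, and since $u*v\notin U$ there is a finite $\rho^v\subset(A_{u*v},\alpha,\hat\psi)$ with $E(e';\rho^v;\alpha(k))$. As $A_{u*v}=(A_u)_v$, the first entries of the $\rho^v$ lift to finite subsets of $A_u$, by Lemma~\ref{lem:shift}(c).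 Taking unions and applying L2 as in the previous case gives a finite approximant in $(A_u,\alpha,\hat\psi)$ that is evidence for $\alpha(k)$, so $u\notin U$. This proves the claim.

Suppose $\langle\rangle\in U$. Let $u_0=\langle\rangle$ and $u_{j+1}=u_j*v_j$, where $v_j\ne\langle\rangle$ has least code such that $u_j*v_j\in U$. Then $w=\bigcup_ju_j\in\mathbb{N}^{\mathbb{N}}$ is arithmetical in $\Theta$, so $w\in X$ and $(w|l,k)=(w|l,G(w))\in A$ for some $l$. Choose $j$ with $|u_j|\ge l$. Then $w|l\preceq u_j$, so $(\langle\rangle,k)\in A_{u_j}$, and L1 gives $E(e';\{(\langle\rangle,k)\},\{(k,\alpha(k))\},\rho;\alpha(k))$, where $\rho$ keeps the numbers of $\vec\psi$ and is empty at its other places. So $u_j\notin U$, a contradiction.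
\end{proof}

\begin{corollary}\label{cor:single}
The computation relation of $K$ is single-valued.
\end{corollary}
\begin{proof}
If $\{e\}(\vec\Psi)\simeq m$ and $\{e\}(\vec\Psi)\simeq m'$, (P) for the first tuple with $X=\mathbb{N}^{\mathbb{N}}$ gives evidence $\rho\sqsubseteq\vec\Psi$ for $m$, and (Q) for the second gives $m=m'$.
\end{proof}

Arithmetical closure was used at two places: for the jump in Sub2, and for the path $w$ in the last case, for which the jump also suffices.

\section{Proofs of Theorems \ref{thm:main} and \ref{thm:A}}

\begin{proposition}\label{prop:sep}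
Let $T$ be a recursive tree with an infinite path, and let $X$ be an ideal that contains no path of $T$. Let $\gamma\in X$.
\begin{enumerate}
\item[(a)] If $X$ is arithmetically closed, then no index $e$ of $K$ satisfies $\{e\}(F,\gamma)\simeq\Psi_T(F)$ for all $F\in C_2$.
\item[(b)] No index $e$ of S1--S9 satisfies $\{e\}(F,\gamma)\simeq\Psi_T(F)$ for all $F\in C_2$.
\end{enumerate}
The same holds for $\{e\}(F)$ without the parameter $\gamma$.
\end{proposition}
\begin{proof}
Suppose $e$ is such an index. The set $A=\{(u,0):u\notin T\}$ is recursive, and $A\sqsubseteq c_0$. Every $\beta\in X$ fails to be a path of $T$, so $(\beta|l,0)\in A$ for some $l$. Thus $(A,\gamma)$ is an $X$-approximation of $(c_0,\gamma)$. Since $\{e\}(c_0,\gamma)\simeq\Psi_T(c_0)=0$, Lemma~\ref{lem:key}(P) gives finite $p\subset A$ and $r\subset\gamma$ with $E(e;p,r;0)$. In case (b) the last statement of Lemma~\ref{lem:key} is used. Choose $j\ge1$ at least as large as all $u$ with $(u,0)\in p$. Then $H_j$ vanishes on all these $[u]$, that is, $p\sqsubseteq H_j$, and $(p,r)\sqsubseteq(H_j,\gamma)$. But $\{e\}(H_j,\gamma)\simeq\Psi_T(H_j)=1$ by Lemma~\ref{lem:H},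 so (Q) yields $0=1$, a contradiction. Without the parameter, omit $\gamma$ and $r$.
\end{proof}

\begin{proof}[Proof of Theorem \ref{thm:main}]
Let $T$ be as in Lemma~\ref{lem:tree}. Then $\Psi_T$ is a recursive element of $C_3$ by Lemma~\ref{lem:rec}. The arithmetical functions form an arithmetically closed class that contains no path of $T$. Apply Proposition~\ref{prop:sep}(a) without parameter.
\end{proof}

\begin{proof}[Proof of Theorem \ref{thm:A}]
(2) If $T$ has no path arithmetical in $\gamma$, apply Proposition~\ref{prop:sep}(a) to the class of functions arithmetical in $\gamma$.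

(1), ``only if''. If $T$ has no path recursive in $\gamma$, apply Proposition~\ref{prop:sep}(b) to the ideal of functions recursive in $\gamma$.

(1), ``if''. Let $w$ be a path of $T$ that is recursive in $\gamma$. In the proof of Lemma~\ref{lem:rec} the associate supplied a node $v\in T$ such that $F$ is constant on $[v]$, and this bounded the tests to be made. Here we only have the oracle $F$, and we use it to find a bound beyond which $F$ has the value $F(w)$ along a suitable sequence of test points converging to $w$. For $k\ge1$ let $i(k)=\max\{i:w|i\le k\}$. It exists, since $\langle\rangle\le k$ and the codes of the $w|i$ increase strictly, and it is nondecreasing in $k$ and tends to infinity. Let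
\[
\beta_k=\xi_{w|i(k),k},
\]
which agrees with $w$ below $i(k)$. As $w|i(k)\in T$ has code $\le k$,
\begin{equation}\label{eq:Bk}
F\in B_k\quad\text{implies}\quad F(\beta_k)=k .
\end{equation}
For $m\ge1$ define $\gamma_m\in C_1$ as follows: $\gamma_m(x)=\beta_k(x)$ for the least $k\ge m$ with $i(k)\le x$ and $F(\beta_k)\ne F(w)$, if there is one; otherwise $\gamma_m(x)=w(x)$. Since $i$ is nondecreasing and unbounded, only a finite initial part of $\{k:k\ge m\}$ has to be examined, and $\gamma_m$ is computable from $F,\gamma,m$.

If $F(\beta_k)=F(w)$ for all $k\ge m$, then $\gamma_m=w$. Otherwise let $k^*$ be the least $k\ge m$ with $F(\beta_{k})\ne F(w)$. For $x\ge i(k^*)$ the definition gives $\gamma_m(x)=\beta_{k^*}(x)$. For $x<i(k^*)$ every $k\ge m$ with $i(k)\le x$ is less than $k^*$, so $\gamma_m(x)=w(x)=\beta_{k^*}(x)$. So $\gamma_m=\beta_{k^*}$ in this case. We conclude that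
\[
F(\gamma_m)=F(w)\quad\text{iff}\quad F(\beta_k)=F(w)\text{ for all }k\ge m .
\]
By continuity of $F$ at $w$ the right-hand side holds for all large $m$, so a search finds the least $m\ge1$ with $F(\gamma_m)=F(w)$. If $k\ge m$ and $F\in B_k$, then $k=F(\beta_k)=F(w)$ by \eqref{eq:Bk}. Hence $\Psi_T(F)=1$ iff $F\in B_k$ for some $k$ with $1\le k\le\max(m,F(w))$, which is decided by finitely many applications of $F$ to recursive points. Every function to which $F$ is applied in this procedure is total and is itself computed from $F$ and $\gamma$. So each application is an instance of S8, and the procedure is an S1--S9 computation.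
\end{proof}

\begin{example}\label{ex:fan2}
The argument of Proposition~\ref{prop:sep} is not tied to $\Psi_T$; it also shows that the functional $M$ of Example~\ref{ex:fan} is not S1--S9-computable. Let $T$ be the set of binary $s$ such that for no $i<|s|$ the $i$-th partial recursive function halts at $i$ within $|s|$ steps with value $s(i)$. This is an infinite recursive tree without a recursive path: a recursive path with index $i$ would take the forbidden value at $i$. Let $X$ be the ideal of recursive functions and $A=\{(u,0):u\notin T\}$, an $X$-approximation of $c_0$. Suppose an index $e$ of S1--S9 satisfies $\{e\}(F)\simeq M(F)$ for all $F\in C_2$. Since $M(c_0)=0$, we have $E(e;p;0)$ for some finite $p\subset A$. Some binary $u$ is not in $T$, because $0^\omega$ is not a path of $T$; by monotonicity we may assume that $(u,0)\in p$ for such a $u$. Let $F$ be $0$ on the union of the $[u]$ with $(u,0)\in p$ and $1$ elsewhere, so that $p\sqsubseteq F$. The infinite binary tree $T$ has a path $w$, and $F(w)=1$. So $F$ is not constant on $\{0,1\}^{\mathbb{N}}$ and $M(F)\ge1$, while (Q) gives $M(F)=0$, a contradiction.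

Since $\{e'\}(F,\lambda n.0)\simeq M(F)$ for all $F$ in Example~\ref{ex:fan}, the same argument, applied to the tuple $\{e'\}(c_0,\lambda n.0)\simeq0$, shows that (P) may fail for SI if $X$ is only an ideal. With $X$ arithmetically closed the argument is blocked, as it must be: every infinite recursive binary tree has an arithmetical path, so $A$ is then no $X$-approximation of $c_0$. This is why we needed a tree that is not binary.
\end{example}

\section{Recursive lists of additional functionals: proof of Theorem \ref{thm:B}}

By Theorem~\ref{thm:A}(1), for each fixed $T$ a path of $T$, used as a parameter, makes $\Psi_T$ computable. To defeat all parameters $\gamma$ with one functional we let the argument $F$ itself supply a function $\delta_F$, and use a tree $T^{\delta}$, uniformly recursive in $\delta$, whose paths are out of reach even from $\delta$. And to defeat the functionals $\Phi_i$ we must choose the class $X$ such that evidence for values of $\Phi_i$ can be found in $X$-approximations. Fix $(\Phi_i)_i$ with uniformly recursive associates $\varphi_i$.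

\subsection{Evidence for values of the additional functionals}

Let $W_i$ be the set of pairs $(q,n)$, $q$ a finite set of pairs, for which there is a finite sequence $\sigma$, of length $l$ say, such that
\begin{itemize}
\item $\varphi_i(\sigma)=n+1$;
\item if $\sigma(s)=k+1$, $s\preceq t$ and $t<l$, then $\sigma(t)=k+1$;
\item whenever $\sigma(s)=k+1$, some $t\preceq s$ has $(t,k)\in q$.
\end{itemize}
The sets $W_i$ are uniformly recursively enumerable.

\begin{lemma}\label{lem:W}
\begin{enumerate}
\item[(W1)] If $(q,n)\in W_i$ and $q\sqsubseteq F$, then $\Phi_i(F)=n$.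
\item[(W2)] If $A\sqsubseteq F$ and every $\beta\in C_1$ has an $l$ with $(\beta|l,F(\beta))\in A$, then some $(q,n)\in W_i$ has $q\subset A$.
\end{enumerate}
\end{lemma}
\begin{proof}
(W1) Let $\sigma$ witness $(q,n)\in W_i$. Extend it to $f$ by putting, for $s\ge l$, $f(s)=k+1$ if $F\equiv k$ on $[s]$, and $f(s)=0$ if $F$ is not constant on $[s]$. We check that $f$ is an associate of $F$. If $s<l$ and $f(s)=k+1$, then some $t\preceq s$ has $(t,k)\in q$, so $F\equiv k$ on $[t]\supseteq[s]$. For $\beta\in C_1$, if $n'$ is large then $F$ is constant on $[\beta|n']$ and $\beta|n'\ge l$, so $f(\beta|n')>0$. If $f(s)=k+1$ and $s\preceq t$, then $f(t)=k+1$: for $t<l$ by the condition on $\sigma$ (note $s\le t$), and for $t\ge l$ because $F\equiv k$ on $[t]$. As $f|l=\sigma$, $n+1=\varphi_i(\sigma)=\Phi_i(F)+1$.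

(W2) Let $f_A(s)=k+1$ if some $t\preceq s$ has $(t,k)\in A$, and $f_A(s)=0$ if there is no such $k$; $k$ is unique because $A\sqsubseteq F$. This is an associate of $F$, so $\varphi_i(f_A|l)=\Phi_i(F)+1$ for some $l$. Let $q\subset A$ consist of one witness $(t,k)$ for each of the finitely many positive values of $f_A|l$. Then $(q,\Phi_i(F))\in W_i$.
\end{proof}

\subsection{Extension of the key lemma}

A set $A$ of pairs is \emph{consistent} if $(s,k),(t,k')\in A$ and $s\preceq t$ imply $k=k'$. It is \emph{$X$-total} if every $\beta\in X$ has $l,k$ with $(\beta|l,k)\in A$. An arithmetically closed class $X$ is \emph{$\vec\Phi$-closed} if for every consistent, $X$-total $A\in X$ and every $i$ some $(q,n)\in W_i$ has $q\subset A$.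

The class $\mathbb{N}^{\mathbb{N}}$ is $\vec\Phi$-closed. If $A$ is consistent and $\mathbb{N}^{\mathbb{N}}$-total, then $F(\beta)=k$ for $(\beta|l,k)\in A$ defines a continuous functional, since any two prefixes of $\beta$ are comparable. Moreover $A\sqsubseteq F$, and (W2) applies.

We add to the rules for $E$, for an index $e$ of the new scheme with data $i$ and $d$:
\begin{itemize}
\item $E(e;\rho;n)$ if for some $q$ we have $(q,n)\in W_i$ and $E(d;\bar s,\rho;k)$ for all $(s,k)\in q$.
\end{itemize}
$E$ remains recursively enumerable and monotone.

\begin{lemma}\label{lem:key2}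
Lemma~\ref{lem:const}, and (Q) and (P) of Lemma~\ref{lem:key}, hold for $K(\vec\Phi)$ when ``arithmetically closed'' is replaced by ``$\vec\Phi$-closed''.
\end{lemma}
\begin{proof}
The proof of Lemma~\ref{lem:const} is unchanged. In the old cases of Lemma~\ref{lem:key} the proof is unchanged too: a $\vec\Phi$-closed class is arithmetically closed, and (P) was used in the proof of (Q) only for $\mathbb{N}^{\mathbb{N}}$, which is $\vec\Phi$-closed. The new case has premises $\{d\}(\beta,\vec\Psi)\simeq G(\beta)$ for all $\beta\in C_1$, and $m=\Phi_i(G)$.

(Q) As for Sub2, $q\sqsubseteq G$; so $n=\Phi_i(G)=m$ by (W1).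

(P) Let $A'=\{(s,k):E(d;\bar s,\rho;k)\text{ for some finite }\rho\subset\Theta\}$. As for Sub2, $A'\in X$, $A'\sqsubseteq G$, and every $\beta\in X$ has an $l$ with $(\beta|l,G(\beta))\in A'$. So $A'$ is $X$-total, and it is consistent because $A'\sqsubseteq G$. Hence some $(q,n)\in W_i$ has $q\subset A'$, and $n=\Phi_i(G)=m$ by (W1). The union of approximants $\rho\subset\Theta$ for the finitely many pairs in $q$ is evidence for $m$.
\end{proof}

\subsection{Trees that depend on a function}

The tree $T^\delta$ is obtained by diagonalization: by the recursion theorem we let it have a path exactly if some suitable class $X$ contains none of its paths.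

\begin{lemma}\label{lem:Tdelta}
There are trees $T^\delta$, recursive in $\delta$ uniformly in $\delta\in C_1$, such that for every $\delta$ the tree $T^\delta$ has an infinite path, and some $\vec\Phi$-closed $X$ with $\delta\in X$ contains no path of $T^\delta$.
\end{lemma}
\begin{proof}
Let $\mathcal{M}(Z,\delta)$ say that $Z\in\mathbb{N}^{\mathbb{N}}$ codes a countable family $(Z_n)_n$ that contains $\delta$, is closed under join, Turing reducibility and jump, and is $\vec\Phi$-closed. Quantifiers over members of the family are number quantifiers, and the $W_i$ are uniformly recursively enumerable; so $\mathcal{M}(Z,\delta)$ is arithmetical in $Z\oplus\delta$. Closure under join, Turing reducibility and jump implies arithmetical closure.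

For every $\delta$ there is such a $Z$. Start with $\{\delta\}$, and repeat the following step $\omega$ times: add all joins, all jumps and all total functions recursive in members, and for every consistent $A$ in the family that is not $\mathbb{N}^{\mathbb{N}}$-total add one $\beta$ with $(\beta|l,k)\notin A$ for all $l,k$. The union of the stages is countable and closed under join, Turing reducibility and jump. A consistent $A$ in it that is total on the family is $\mathbb{N}^{\mathbb{N}}$-total, since otherwise a $\beta$ refuting totality on the family was added. As $\mathbb{N}^{\mathbb{N}}$ is $\vec\Phi$-closed, $A$ includes some $q$ with $(q,n)\in W_i$, for each $i$.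

For $t\in\mathbb{N}$ let $\phi_t$ be the $t$-th partial recursive function of two arguments and
\[
T^\delta_t=\{s:\ \phi_t(s|n,\delta|n)=0\text{ for all }n\le|s|\}.
\]
The predicate
\[
N(t,\delta)\iff\exists Z\,[\mathcal{M}(Z,\delta)\text{ and no }Z_n\text{ is a path of }T^\delta_t]
\]
is $\Sigma^1_1$. By the normal form theorem there is a recursive $R$ with $N(t,\delta)\Leftrightarrow\exists h\,\forall n\,R(h|n,\delta|n,t)$. By the recursion theorem there is a $t$ such that $\phi_t(s,d)=0$ if $R(s,d,t)$, and $\phi_t(s,d)=1$ otherwise. Fix it and let $T^\delta=T^\delta_t$, a tree recursive in $\delta$ uniformly. A function $h$ is a path of $T^\delta$ iff $R(h|n,\delta|n,t)$ for all $n$. Therefore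
\[
T^\delta\text{ has a path}\iff N(t,\delta).
\]
If $T^\delta$ had no path, then any $Z$ with $\mathcal{M}(Z,\delta)$ would witness $N(t,\delta)$, and $T^\delta$ would have a path after all. So $T^\delta$ has a path. Hence $N(t,\delta)$ holds, and the family coded by a witness $Z$ is the required class $X$.
\end{proof}

\subsection{The functional, and the end of the proof}

\begin{proof}[Proof of Theorem \ref{thm:B}]
For $F\in C_2$ let $\delta_F(i)=F(\langle0,i\rangle*0^\omega)$. Let $B_k^\delta$ and $\Psi_{T^\delta}$ be defined as $B_k$ and $\Psi_T$, with $T^\delta$ in place of $T$, and put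
\[
\Psi(F)=1\ \text{ if }F_{\langle1\rangle}\in\bigcup_{k\ge1}B_k^{\delta_F},\qquad\Psi(F)=0\ \text{ otherwise.}
\]
That is, $\Psi(F)=\Psi_{T^\delta}(F_{\langle1\rangle})$ with $\delta=\delta_F$. From an associate $f$ of $F$ one computes $\delta_F$, and $s\mapsto f(\langle1\rangle*s)$ is an associate of $F_{\langle1\rangle}$: given $\beta$, some $f((\langle1\rangle*\beta)|n)$ is positive, and by persistence we may take $n\ge1$. Since $T^{\delta_F}$ has a path and is uniformly recursive in $\delta_F$, the algorithm of Lemma~\ref{lem:rec} works uniformly. So $\Psi$ is a recursive element of $C_3$.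

Suppose $\gamma\in C_1$ and $e$ is an index of $K(\vec\Phi)$ with $\{e\}(F,\gamma)\simeq\Psi(F)$ for all $F\in C_2$. For $G\in C_2$ let $\gamma\oplus G\in C_2$ be given by
\[
(\gamma\oplus G)(\langle0,i\rangle*\beta)=\gamma(i),\quad(\gamma\oplus G)(\langle1\rangle*\beta)=G(\beta),\quad(\gamma\oplus G)(\langle i\rangle*\beta)=0\ \text{ for } i\ge2.
\]
Then $\delta_{\gamma\oplus G}=\gamma$ and $(\gamma\oplus G)_{\langle1\rangle}=G$, so $\Psi(\gamma\oplus G)=\Psi_{T^\gamma}(G)$. Choose $X$ from Lemma~\ref{lem:Tdelta} for $\delta=\gamma$, and let
\[
A=\{(\langle0,i\rangle,\gamma(i)):i\in\mathbb{N}\}\cup\{(\langle i\rangle,0):i\ge2\}\cup\{(\langle1\rangle*u,0):u\notin T^\gamma\}.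
\]
Then $A$ is recursive in $\gamma$, so $A\in X$, and $A\sqsubseteq\gamma\oplus c_0$. It is an $X$-approximation of $\gamma\oplus c_0$. Indeed let $\beta\in X$. If $\beta(0)=0$, then $(\beta|2,\gamma(\beta(1)))\in A$. If $\beta(0)\ge2$, then $(\beta|1,0)\in A$. If $\beta=\langle1\rangle*\beta'$, then $\beta'\in X$ is not a path of $T^\gamma$, so $\beta'|l\notin T^\gamma$ for some $l$, and $(\beta|(l+1),0)\in A$.

Since $\langle\rangle\in T^\gamma$, we have $\Psi(\gamma\oplus c_0)=\Psi_{T^\gamma}(c_0)=0$. So Lemma~\ref{lem:key2}(P), applied to the $X$-approximation $(A,\gamma)$ of $(\gamma\oplus c_0,\gamma)$, gives finite $p\subset A$ and $r\subset\gamma$ with $E(e;p,r;0)$. Choose $j\ge1$ at least as large as all $u$ with $(\langle1\rangle*u,0)\in p$, and let $H_j$ be defined with $T^\gamma$ in place of $T$. Then $H_j$ vanishes on these $[u]$, so $(p,r)\sqsubseteq(\gamma\oplus H_j,\gamma)$. By Lemma~\ref{lem:H}, whose proof uses only that $T^\gamma$ is a tree, $\{e\}(\gamma\oplus H_j,\gamma)\simeq\Psi(\gamma\oplus H_j)=\Psi_{T^\gamma}(H_j)=1$. Now (Q) yields $0=1$, a contradiction.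
\end{proof}

\begin{thebibliography}{9}
\bibitem{book} A printed mathematics book (source of the conjecture).
\end{thebibliography}
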